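# Small holes lower the Korn constant of the ball

## 1. Is the ball the best domain for Korn's inequality? Ellipsoids say yes

Let $\Omega\subset\mathbb R^3$ be a bounded domain. For $u\in H^1(\Omega)^3$ put $(\nabla u)_{ij}=\partial_ju_i$ and $\varepsilon(u)=\frac12(\nabla u+\nabla u^T)$. We use the Frobenius product $A:A'=\sum A_{ij}A'_{ij}$ and $|A|^2=A:A$.

**Definition (Korn constant, second case).** $K(\Omega)\in(0,\infty]$ is the smallest $K$ such that
$$\int_\Omega|\nabla u|^2\,dx\le K\int_\Omega|\varepsilon(u)|^2\,dx$$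
for all $u\in H^1(\Omega)^3$ with $\int_\Omega(\partial_ju_i-\partial_iu_j)\,dx=0$ for all $i,j$; $K(\Omega)=\infty$ if there is none.

The side condition is needed: a rotation $u=Rx$ with $R$ skew has $\varepsilon(u)=0$ and $\nabla u=R$. A large $K(\Omega)$ means that much gradient can be hidden in a rotation that varies from place to place, at little cost in strain. We take the following as known. $K$ is finite on Lipschitz domains and more generally on John domains, and it is invariant under dilations and rigid motions. For a ball, $K(B)=\frac{56}{13}\approx4.308$. For every bounded domain, $K(\Omega)>4$.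

The first guess is that the roundest domain wins:
$$K(\Omega)\ \ge\ K(B)=\tfrac{56}{13}\quad\text{for every bounded domain }\Omega .\tag{G}$$

Test it on ellipsoids with semi-axes $a_1\ge a_2\ge a_3$. Bend the long axis towards the short one: $u=(-x_1x_3,\,0,\,\frac12x_1^2)$. The nonzero entries of $\nabla u$ are $\partial_1u_1=-x_3$, $\partial_3u_1=-x_1$, $\partial_1u_3=x_1$. Hence $|\nabla u|^2=x_3^2+2x_1^2$ and $|\varepsilon(u)|^2=x_3^2$, while the skew part is odd in $x_1$ and integrates to $0$. Over the ellipsoid $x_i^2$ has mean $a_i^2/5$, so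
$$K\ge1+2\,(a_1/a_3)^2 .$$
This exceeds $\frac{56}{13}$ as soon as $(a_1/a_3)^2>\frac{43}{26}$. Elongated ellipsoids agree with (G).

## 2. The Korn constant as the infimum of a quadratic form

For a matrix $A$ and a number $m$ put
$$Q_m(A)=m|A|^2+A:A^T=(1+m)|\mathrm{sym}A|^2-(1-m)|\mathrm{skew}A|^2,\qquad \sigma_m(A)=mA+A^T .$$
Then $Q_m(A)=\sigma_m(A):A$ and $\sigma_m(A):A'=\sigma_m(A'):A$. Taking the divergence in the index $j$, $\operatorname{div}\sigma_m(\nabla u)=m\Delta u+\nabla\operatorname{div}u$. Write $W(u)=\mathrm{skew}\,\nabla u$ and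
$$V(\Omega)=\Big\{u\in H^1(\Omega)^3:\ \int_\Omega W(u)=0,\ \int_\Omega u=0\Big\};$$
the condition $\int u=0$ only removes constants. Since $2|\varepsilon(u)|^2=|\nabla u|^2+\nabla u:\nabla u^T$,
$$\frac2{K(\Omega)}=1+\inf_{0\ne u\in V(\Omega)}\frac{\int\nabla u:\nabla u^T}{\int|\nabla u|^2}.$$
Call this infimum $-m_*(\Omega)$. Fix once and for all $m_0=\frac{15}{28}$, so that $\frac2{1-m_0}=\frac{56}{13}$. Then
$$K(\Omega)=\frac{2}{1-m_*},\qquad m_0-m_*=\inf_{0\ne u\in V(\Omega)}\frac{\int_\Omega Q_{m_0}(\nabla u)}{\int_\Omega|\nabla u|^2}.\tag{1}$$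
So $K(\Omega)<\frac{56}{13}$ means that the infimum in (1) is positive, and one field with $\int Q_{m_0}(\nabla u)<0$ shows $K(\Omega)>\frac{56}{13}$. The dictionary also gives: $m=\frac12$ corresponds to $K=4$.

If $z\in H^1_0$ of a bounded open set, two integrations by parts (for $z\in C_c^\infty$, then by density) give $\int\nabla z:\nabla z^T=\int(\operatorname{div}z)^2\ge0$. Hence $\int Q_m(\nabla z)\ge m\int|\nabla z|^2$. All trouble comes from the boundary.

## 3. Seven extremal fields on the ball, concentric shells, and moving boundaries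

$B$ is the open unit ball, $S=\partial B$, $B(z,t)=\{|x-z|<t\}$, $r=|x|$, $s=r^2$.

**Definition (the space $E$).** $E$ is the space of fields
$$e=(8-11r^2)\nabla Y+21\,Y\,x,$$
where $Y$ is a homogeneous harmonic polynomial of degree $3$; put $|e|:=\|\nabla e\|_{L^2(B)}$.

Example: $Y=x_1x_2x_3$ gives $e=(8-11r^2)(x_2x_3,x_1x_3,x_1x_2)+21x_1x_2x_3\,x$. Section 5 explains where $8,-11,21$ come from.

**Step 1: the gradient, the traction and the constraints.** The aim is to show that $e$ is an admissible, traction-free equilibrium. Let $G=\nabla Y$, $H=\nabla^2Y$, $\rho=8-11r^2$. By Euler, $G\cdot x=3Y$ and $Hx=2G$; also $\operatorname{tr}H=0$. Differentiating,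
$$\nabla e=\rho H-22\,Gx^T+21\,xG^T+21\,Y I,\qquad \operatorname{div}e=(-66+63+63)Y=60Y.\tag{2}$$
So $|e|=0$ forces $Y=0$: $|\cdot|$ is a norm and $\dim E=7$. With $1+m_0=\frac{43}{28}$, $-22m_0+21=\frac{258}{28}$, $21m_0-22=-\frac{301}{28}$,
$$\sigma_{m_0}(\nabla e)=\tfrac{43}{28}\big[\rho H+6\,Gx^T-7\,xG^T+21\,YI\big].\tag{3}$$
On $S$, $\rho=-3$ and the bracket applied to $x$ is $-6G+6G-21Yx+21Yx=0$. Its divergence is $(-44+30-7+21)G=0$. Thus
$$\operatorname{div}\sigma_{m_0}(\nabla e)=0,\quad \sigma_{m_0}(\nabla e)x=0\text{ on }S,\quad\text{so}\quad\int_B\sigma_{m_0}(\nabla e):\nabla u=0\ \text{ for all }u\in H^1(B)^3.\tag{4}$$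
Finally $e$ is an even field, so $\nabla e$ is odd and $\int_BW(e)=0$. And $\int_Be=0$, because on each sphere the components of $\nabla Y$ are harmonics of degree $2$, and $Y$ is orthogonal to each $x_i$. Hence $E\subset V(B)$; both arguments also work on shells $\{a<r<1\}$. Taking $u=e$ in (4), $\int_BQ_{m_0}(\nabla e)=0$, so (1) gives $m_*(B)\ge m_0$: we have checked $K(B)\ge\frac{56}{13}$ by hand.

**Step 2: spherical means.** The aim is to know where $e$ stores strain and where rotation. Let $\langle\cdot\rangle$ be the mean over $|x|=r$ and $\nu$ the mean of $Y^2$ over $S$. If $\langle f\rangle=cr^p$ then $\langle\Delta f\rangle=p(p+1)cr^{p-2}$. From $|G|^2=\frac12\Delta Y^2$ and $|H|^2=\frac12\Delta|G|^2$,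
$$\langle Y^2\rangle=\nu s^3,\qquad\langle|G|^2\rangle=21\nu s^2,\qquad\langle|H|^2\rangle=210\nu s .$$
Write $\nabla e=W+\frac\theta3I+D$ with $W$ skew, $\theta$ the trace, $D$ symmetric trace-free. From (2):

* $W=-\frac{43}2(Gx^T-xG^T)$, so $|W|^2=\frac{1849}2(r^2|G|^2-9Y^2)$ and $\langle|W|^2\rangle=11094\,\nu s^3$.
* $\theta=60Y$, so $\langle\theta^2\rangle=3600\,\nu s^3$.
* $\mathrm{sym}\nabla e=\rho H-\frac12(Gx^T+xG^T)+21YI$. The squares of the three terms are $\rho^2|H|^2$, $\frac12r^2|G|^2+\frac92Y^2$ and $1323Y^2$. The double products are $-2\rho\, G\cdot Hx=-4\rho|G|^2$, then $0$ (as $\operatorname{tr}H=0$), then $-21Y\cdot6Y=-126Y^2$. So $|\mathrm{sym}\nabla e|^2=\rho^2|H|^2-4\rho|G|^2+\frac12r^2|G|^2+\frac{2403}2Y^2$. Taking means, $\nu s\big[210(64-176s+121s^2)-84s(8-11s)+1212s^2\big]$, that is,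
$$\langle|\mathrm{sym}\nabla e|^2\rangle=\nu s(13440-37632s+27546s^2).$$
* $|D|^2=|\mathrm{sym}\nabla e|^2-\frac13\theta^2$, so $\langle|D|^2\rangle=\nu s(13440-37632s+26346s^2)$.

Adding $|W|^2$ and integrating, with $27546+11094=38640$,
$$|e|^2=4\pi\nu\int_0^1(13440r^4-37632r^6+38640r^8)\,dr=4\pi\nu\big(2688-5376+\tfrac{12880}3\big)=\tfrac{4\pi}3\cdot4816\,\nu.\tag{5}$$
Since $11094=43\cdot258$ and $27546-13\cdot258=24192$,
$$\langle Q_{m_0}(\nabla e)\rangle=\tfrac{43}{28}\nu s(13440-37632s+24192s^2)=4128\,\nu\,s(1-s)(5-9s).$$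
Integrating $4\pi\cdot4128\,\nu(5r^4-14r^6+9r^8)$ from $0$ to $a$ and using (5),
$$\int_{|x|<a}Q_{m_0}(\nabla e)=\tfrac{18}7\,|e|^2\,a^5(1-a^2)^2 .\tag{6}$$

**Step 3: concentric shells obey the guess.** This is the first test of (G) with a hole. For $A_a=\{a<|x|<1\}$ we have $e\in V(A_a)$ and $\int_{A_a}Q_{m_0}(\nabla e)=0-\frac{18}7|e|^2a^5(1-a^2)^2<0$. So $K(A_a)>\frac{56}{13}$ for every $0<a<1$.

**Step 4: moving the boundary gains nothing at first order.** A sensible attack on (G) is to deform $B$. Let $\eta$ be continuous on $S$ and $\Omega_{[\tau]}=\{r\omega:\omega\in S,\ 0\le r<1+\tau\eta(\omega)\}$. I claim $K(\Omega_{[\tau]})\ge\frac{56}{13}-C\tau^2$ for small $|\tau|$. Let $e^1,\dots,e^7$ be an orthonormal basis of $E$ and $T(x)=\sum_aQ_{m_0}(\nabla e^a(x))$. For orthogonal $O$, the map $e\mapsto Oe(O^T\cdot)$ sends $E$ to itself (replace $Y$ by $Y\circ O^T$) and preserves $|\cdot|$. As $Q_m(OAO^T)=Q_m(A)$, $T$ is radial. By (6), $\int_{|x|<a}T=18a^5(1-a^2)^2$,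 hence
$$T(x)=\tfrac{9}{2\pi}\,r^2(1-r^2)(5-9r^2).$$
This vanishes on $S$, and $\int_BT=0$. So $|T|\le C|\tau|$ on the set, of measure $O(|\tau|)$, where $\Omega_{[\tau]}$ and $B$ differ, and $\int_{\Omega_{[\tau]}}T=O(\tau^2)$. Some $e\in E$ with $|e|=1$ therefore has $\int_{\Omega_{[\tau]}}Q_{m_0}(\nabla e)\le C\tau^2$. Put $R=|\Omega_{[\tau]}|^{-1}\int_{\Omega_{[\tau]}}W(e)=O(\tau)$ and $u=e-Rx-b$, with the constant $b$ chosen so that $u\in V(\Omega_{[\tau]})$. As $\sigma_{m_0}(R)=-(1-m_0)R$,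
$$\int_{\Omega_{[\tau]}}Q_{m_0}(\nabla u)=\int_{\Omega_{[\tau]}}Q_{m_0}(\nabla e)+(1-m_0)|R|^2|\Omega_{[\tau]}|\le C\tau^2 ,$$
while $\int|\nabla u|^2=1+O(\tau)$. The claim follows from (1). So boundary deformations have no first-order gain, and something less gentle is needed.

## 4. One hole is never enough; the theorem

The function $T$ is negative exactly for $\frac59<r^2<1$: there the fields of $E$ are, on average, dominated by rotation. Remove a ball $B(z,t)$ there. For the fixed field $e$, the quadratic form changes by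
$$-\int_{B(z,t)}Q_{m_0}(\nabla e)=-\tfrac{4\pi}3t^3Q_{m_0}(\nabla e(z))+O(t^4)|e|^2,$$
which on average is positive. It is tempting to conclude that $K$ drops. Three things go wrong.

First, a test field bounds $m_*$, hence $K$, from below only. To lower $K$ we must control every field on the perforated ball, including those concentrated at the tiny holes. Second, the fields of $E$ adapt to a hole: $\sigma_{m_0}(\nabla e)$ is not traction-free on $\partial B(z,t)$, and correcting this lowers the energy at the same order $t^3$. We shall find that $-\frac{4\pi}3Q_{m_0}(A)$ has to be replaced by a smaller form $\Pi(A)$. Third, $E$ has seven dimensions and all of them must gain at once.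

**Definition ($\Pi$ and $\kappa$).** For $A=W+\frac\theta3I+D$ ($W$ skew, $\theta=\operatorname{tr}A$, $D$ symmetric trace-free),
$$\Pi(A)=\frac{4\pi}{3}\cdot\frac1{28}\Big\{\tfrac{585}{58}|W|^2-43\big[\tfrac12\theta^2+\tfrac{75}{22}|D|^2\big]\Big\}.\tag{7}$$
For a finite nonempty set $Z=\{z_1,\dots,z_N\}\subset B$,
$$\Omega_t=B\setminus\bigcup_i\overline{B(z_i,t)},\qquad\kappa(Z)=\min_{e\in E,\ |e|=1}\ \sum_i\Pi(\nabla e(z_i)).$$

Examples. At $z=0$, $\nabla e(0)=8H(0)=0$, so $\kappa(\{0\})=0$. If $Z\ne\{0\}$ lies on one line through $0$, take $Y$ zonal about that line: in coordinates with this line as $x_3$-axis, $Y=\frac12(5x_3^3-3r^2x_3)$. On the axis $G$ is parallel to $x$, so $W=-\frac{43}2(Gx^T-xG^T)=0$, while $\theta=60Y\ne0$ off $0$. So $\kappa(Z)<0$. In particular a single hole off the center has $\kappa<0$, and by part 1 below it raises $K$ for small $t$. The way out is to use many holes.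

**Definition (spherical 6-design).** A finite subset of a sphere such that for every polynomial of degree $\le6$ the average over the subset equals the average over the sphere; similarly with another degree. Example: $\{\pm e_1,\pm e_2,\pm e_3\}\subset S$ is a 3-design: odd monomials average to $0$, so do $x_ix_j$ with $i\ne j$, and $x_i^2$ averages to $\frac13$, as on $S$. It is not a 4-design, since $x_1^4$ averages to $\frac13$ over it and to $\frac15$ over $S$.

**Theorem.**

1. For every such $Z$, as $t\to0$: $\ K(\Omega_t)=\frac{56}{13}-\frac{1568}{169}\,\kappa(Z)\,t^3+O(t^4)$.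
2. There are finite sets $Z$ on $|z|=\sqrt{5/7}$ with $\kappa(Z)>0$. If $Z$ is a spherical 6-design of $N$ points on that sphere, then $\kappa(Z)=\frac{140625}{1531838}N$ and $K(\Omega_t)=\frac{56}{13}-\frac{2250000}{2641639}\,Nt^3+O(t^4)$.
3. Hence there are bounded domains with smooth boundary, differing from $B$ by a set of arbitrarily small measure, with $K<\frac{56}{13}=K(B)$. There are also bounded domains homeomorphic to a ball with this property.

So the guess (G) is false: $\inf_\Omega K(\Omega)<\frac{56}{13}$, and the ball does not attain the lowest value. (The infimum lies in $[4,\frac{56}{13})$; its exact value is not determined here.)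

The idea against the first difficulty is a spectral gap in two places. A field concentrated at a small hole sees the exterior of a ball, and there the critical value of $m$ is at most $\frac12$, strictly below $m_0=\frac{15}{28}$ (Section 6). A field on $B$ orthogonal to $E$ also has a strict margin (Section 7). So only the seven-dimensional space $E$, slightly corrected, can decide the sign, and on it the computation is explicit. Both gaps come from the same table of spherical modes.

## 5. Spherical modes of $m\Delta u+\nabla\operatorname{div}u=0$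

On $|x|=1$, since $(\nabla u^Tx)_i=\partial_i(u\cdot x)-u_i$,
$$\sigma_m(\nabla u)x=m\,\partial_ru+\nabla(u\cdot x)-u.\tag{8}$$
Let $m\ge\frac12$. Let $Y_{JM}$ be an $L^2(S)$-orthonormal basis of real spherical harmonics, and let $Y$ be the extension of $Y_{JM}$ homogeneous of degree $n$, with $n=J$ in $B$ or $n=-J-1$ outside; both are harmonic, and $\int_S|\nabla_SY|^2=n(n+1)$ in both cases.

**Step 1: spheroidal solutions.** We want two solutions for each $Y$, to match radial and tangential data. One has $\operatorname{div}(r^2\nabla Y)=2nY$, $\operatorname{div}(xY)=(n+3)Y$, $\Delta(r^2\nabla Y)=(4n+2)\nabla Y$, $\Delta(xY)=2\nabla Y$. For $\alpha r^2\nabla Y+\beta xY$ the operator $m\Delta+\nabla\operatorname{div}$ gives $[\alpha(m(4n+2)+2n)+\beta(2m+n+3)]\nabla Y$. So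
$$h=c\nabla Y+k\big[-(2m+n+3)\,r^2\nabla Y+(m(4n+2)+2n)\,xY\big]\tag{9}$$
is a solution. For $Y=x_1$, $n=1$: $h=c\,(1,0,0)+k[-(2m+4)r^2(1,0,0)+(6m+2)x_1x]$.

On $S$, $\nabla Y=nYx+\nabla_SY$, so $h=w_r\,xY+w_T\nabla_SY$ with
$$w_T=c-(2m+n+3)k,\qquad w_r=nc+(n+1)(2m-n)k.$$
The map $(c,k)\mapsto(w_T,w_r)$ has determinant $(n+1)(2m-n)+n(2m+n+3)=2(m(2n+1)+n)$, nonzero for $n\ge1$ and for $n\le-2$. All boundary data are matched.

**Step 2: their traction and work.** We need the sign of $\int_S\sigma_m(\nabla h)x\cdot h$. By (8), $\nabla Y$ has traction $(m+1)(n-1)\nabla Y$. The field $\alpha r^2\nabla Y+\beta xY$ is homogeneous of degree $n+1$ with radial component $x\cdot(\dots)=(\alpha n+\beta)r^2Y$, so its traction is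
$$[(m(n+1)+n-1)\alpha+\beta]\nabla Y+[2n\alpha+(m(n+1)+1)\beta]xY .$$
With $\alpha=-(2m+n+3)$, $\beta=m(4n+2)+2n$, the two brackets are
$$-2m^2(n+1)-m(n^2+2n-1)-(n^2-3)=-(m+1)\big(2m(n+1)+n^2-3\big),$$
$$2m^2(n+1)(2n+1)+2m(n^2+n+1)-2n(n+2)=2(m+1)\,d_n,$$
where
$$d_n=m(n+1)(2n+1)-n(n+2).$$
So, with $F=(n-1)c-(2m(n+1)+n^2-3)k$,
$$\sigma_m(\nabla h)x=(m+1)\big[F\,\nabla Y+2d_nk\,xY\big]\quad\text{on }S.\tag{10}$$
Hence $\frac1{m+1}\int_S\sigma_m(\nabla h)x\cdot h=F(nw_r+n(n+1)w_T)+2d_nkw_r$, that is,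
$$n(2n+1)Fc-n(n+1)(2n+3)Fk+2nd_nck+2d_n(n+1)(2m-n)k^2.\tag{11}$$

**Step 3: the quadratic form in $(F,k)$.** Diagonalizing is easier in these variables. Let $n\ne1$, multiply (11) by $n-1$ and substitute $(n-1)c=F+(2m(n+1)+n^2-3)k$. The coefficient of $Fk$ is $n$ times
$$(2n+1)(2m(n+1)+n^2-3)-(n^2-1)(2n+3)+2d_n=4d_n,$$
because $(2n+1)(n^2-3)-(n^2-1)(2n+3)=-2n(n+2)$. The coefficient of $k^2$ is $2d_n$ times $n(2m(n+1)+n^2-3)+(n^2-1)(2m-n)=2[m(n+1)(2n-1)-n]$. So
$$\tfrac{n-1}{m+1}\int_S\sigma_m(\nabla h)x\cdot h=n(2n+1)F^2+4nd_nFk+4d_n\big[m(n+1)(2n-1)-n\big]k^2,\tag{12}$$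
and the determinant (product of the outer coefficients minus the square of half the middle one) is $4nd_n\{(2n+1)[m(n+1)(2n-1)-n]-nd_n\}$, that is,
$$4n\,d_n\,(n^2-1)\,(m(2n+1)+n).\tag{13}$$
For $n=1$ we have $F=-2(2m-1)k$ and $d_1=3(2m-1)$; the terms in $ck$ in (11) cancel and (11) equals $[20(2m-1)+12(2m-1)^2]k^2=8(2m-1)(3m+1)k^2$.

**Step 4: the remaining modes.** These complete the list. For $J=0$: inside, $h=cx$ has traction $(m+1)cx$ and work $(m+1)c^2\int_S1\ge0$; outside, $h=c\nabla(1/r)$ has traction $-2(m+1)h$ (the case $n=-1$ of $c\nabla Y$). Toroidal fields $h=x\times\nabla Y$ satisfy $\operatorname{div}h=0$, $\Delta h=2\operatorname{curl}\nabla Y=0$, $h\cdot x=0$, are homogeneous of degree $n$, and so have traction $(mn-1)h$ on $S$.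

The fields $xY_{JM}$, $\nabla_SY_{JM}$, $x\times\nabla_SY_{JM}$ are mutually orthogonal in $L^2(S)$: radial against tangential is clear; $\nabla_S$ against $\nabla_S$ follows by integrating by parts; $x\times$ is an isometry on tangent vectors; and $\operatorname{div}_S(x\times\nabla_SY)=0$. Each mode's traction lies in the span of its own $(J,M)$ and type. So the work form is a direct sum over $(J,M)$ and over the spheroidal and toroidal types.

**Where $\frac{15}{28}$ and $E$ come from.** $d_n=0$ exactly when $m=\frac{n(n+2)}{(n+1)(2n+1)}$, which for $n=1,2,3,4$ is $\frac12,\frac8{15},\frac{15}{28},\frac8{15}$. At $n=3$, $m=m_0$ we have $d_3=0$, and (10) vanishes when $F=0$, i.e. $2c=\frac{72}7k$. Taking $k=\frac{14}9$ gives $c=8$, $-(2m+6)k=-11$, $(14m+6)k=21$: this is $E$.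

**Lemma 1.** (a) The restriction to $S$ of a polynomial vector field is a finite linear combination of the fields $xY_{JM}$, $\nabla_SY_{JM}$, $x\times\nabla_SY_{JM}$. (b) If $P$ is a dense subspace of a normed space $X$ and $\mathcal N$ is the common kernel of finitely many continuous linear functionals on $X$, then $P\cap\mathcal N$ is dense in $\mathcal N$.

*Proof.* (a) Restrictions of polynomials to $S$ are finite sums of $Y_{JM}$, so the radial part $(u\cdot x)x$ has the required form. Let $w=u-(u\cdot x)x$ on $S$, tangential with polynomial components. The surface divergence of a field $g$ is the trace of $\nabla g\,(I-xx^T)$, so $\operatorname{div}_Sw$ and $\operatorname{div}_S(w\times x)$ are restrictions of polynomials; they have mean zero. As $\Delta_S$ has nonzero eigenvalues on $J\ge1$, there are finite sums $a,b$ of $Y_{JM}$, $J\ge1$, with $\Delta_Sa=\operatorname{div}_Sw$, $\Delta_Sb=\operatorname{div}_S(w\times x)$. For tangential $g$, $(x\times g)\times x=g$.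 Hence $w'=w-\nabla_Sa-x\times\nabla_Sb$ satisfies $\operatorname{div}_Sw'=0$ and $\operatorname{div}_S(w'\times x)=0$. The second equation says that the 1-form dual to $w'$ is closed; $S$ is simply connected, so $w'=\nabla_S\varphi$. Then $\Delta_S\varphi=0$, $\varphi$ is constant, $w'=0$.

(b) Let $L:X\to\mathbb R^q$ collect the functionals. $L(P)$ is a dense subspace of the finite-dimensional space $L(X)$, so $L(P)=L(X)$. Choose $p_1,\dots,p_l\in P$ with $Lp_j$ a basis of $L(X)$. If $x\in\mathcal N$ and $P\ni y_k\to x$, then $Ly_k=\sum_jc_{kj}Lp_j\to0$, so $c_{kj}\to0$, and $y_k-\sum_jc_{kj}p_j\in P\cap\mathcal N$ tends to $x$. $\square$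

## 6. The exterior of a ball has critical value at most $\frac12$

**Lemma 2.** If $w\in H^1(\mathbb R^3\setminus\overline{B(z,t)})^3$ has bounded support, then $\int\nabla w:\nabla w^T\ge-\frac12\int|\nabla w|^2$.

*Proof.* By translation and scaling, $z=0$, $t=1$. We must show $\int Q_{1/2}(\nabla w)\ge0$.

**Step 1: reduce to finitely many modes.** This makes the mode solution a finite sum. Extend $w$ to $H^1(\mathbb R^3)^3$, let $p_k$ be polynomial fields with $p_k\to w$ in $H^1(B(0,2))$, and $\eta\in C_c^\infty(B(0,2))$ with $\eta=1$ near $S$. The fields $w+\eta(p_k-w)$ have bounded support, converge to $w$ in $H^1$, and equal $p_k$ on $S$. By Lemma 1(a) we may assume that $w|_S$ is a finite sum of vector spherical harmonics.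

**Step 2: compare with the equilibrium.** The aim is to reduce to boundary work. Let $h$ be the finite sum of exterior modes with $m=\frac12$ and $h=w$ on $S$ (Section 5). The modes have degrees at most $-1$, so $h=O(r^{-1})$, $\nabla h=O(r^{-2})$, and $\nabla h\in L^2$. Put $\zeta=w-h$, and let $\chi_R$ equal $1$ on $|x|<R$, $0$ for $|x|>2R$, with $|\nabla\chi_R|\le C/R$. Then $\chi_R\zeta\in H^1_0(\{1<|x|<2R\})$. For large $R$, $\zeta=-h$ on the support of $\nabla\chi_R$, so $\|\zeta\otimes\nabla\chi_R\|_{L^2}^2\le CR^{-2}R^{-2}R^3\to0$ and $\nabla(\chi_R\zeta)\to\nabla\zeta$ in $L^2$. By Section 2, $\int\nabla\zeta:\nabla\zeta^T\ge0$. Also $\int\sigma_{1/2}(\nabla h):\nabla(\chi_R\zeta)=0$ because $\operatorname{div}\sigma_{1/2}(\nabla h)=0$; in the limit $\int\sigma_{1/2}(\nabla h):\nabla\zeta=0$. Therefore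
$$\int Q_{1/2}(\nabla w)=\int Q_{1/2}(\nabla h)+\int Q_{1/2}(\nabla\zeta)\ge\int Q_{1/2}(\nabla h)=-\int_S\sigma_{1/2}(\nabla h)x\cdot h ;$$
the boundary term on $|x|=R$ is $O(R^{-2}R^{-1}R^2)\to0$.

**Step 3: signs.** We check that each mode does nonpositive work on $S$. For spheroidal modes with $J\ge1$, $n\le-2$: at $m=\frac12$, $d_n=\frac{1-n}2>0$. In (13), $n<0$, $d_n>0$, $n^2-1>0$, $m(2n+1)+n<0$, so the determinant is positive; also $n(2n+1)>0$. So (12) is positive definite, and as $n-1<0$ the work is $\le0$. For $J=0$ the traction is $-2(m+1)h$; for toroidal modes it is $(mn-1)h$ with $mn-1<0$. $\square$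

## 7. On the ball there is a gap beyond $E$

**Lemma 3.** If $v\in V(B)$ and $\int_B\nabla v:\nabla e=0$ for all $e\in E$, then $\int_BQ_{m_0}(\nabla v)\ge\frac1{420}\int_B|\nabla v|^2$.

*Proof.* The device is to lower $m$ from $m_0=\frac{15}{28}$ to $m_1=\frac8{15}$. At $m_1$, $15d_n=8(n+1)(2n+1)-15n(n+2)=(n-2)(n-4)$; for integers $n\ge1$ this is negative only for $n=3$.

**Step 1: at $m_1$ only seven directions can be negative.** Let $u$ be a polynomial field with $\int_BW(u)=0$. By Lemma 1(a) its trace is a finite sum of vector spherical harmonics; let $h$ be the sum of interior modes with $m=m_1$ and $h=u$ on $S$. As $u-h\in H^1_0(B)$ and $\operatorname{div}\sigma_{m_1}(\nabla h)=0$,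
$$\int_BQ_{m_1}(\nabla u)=\int_BQ_{m_1}(\nabla h)+\int_BQ_{m_1}(\nabla(u-h))\ge\int_S\sigma_{m_1}(\nabla h)x\cdot h .$$
The contributions to the right side are as follows.

* $J=0$: $\ge0$. Spheroidal $J=1$: $8(m_1+1)(2m_1-1)(3m_1+1)k^2\ge0$.
* Spheroidal $J\ge2$, $J\ne3$: in (12), $n-1>0$, $n(2n+1)>0$, and (13) is $\ge0$ because $d_J\ge0$. So $\ge0$.
* Spheroidal $J=3$: if the seven coefficients $k=:\ell_M(u)$ vanish, (12) reduces to $n(2n+1)F^2\ge0$.
* Toroidal $J\ge2$: $m_1J-1>0$. Toroidal $J=1$: absent, because $0=\int_B(\partial_ju_i-\partial_iu_j)=\int_S(u_ix_j-u_jx_i)$ and the toroidal $J=1$ fields on $S$ are $x\times b$ with $b$ constant.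

The $\ell_M$ are $L^2(S)$-pairings of the trace with smooth fields, so they are continuous on $H^1(B)^3$, and so is $u\mapsto\int_BW(u)$. Polynomials are dense in $H^1(B)^3$. By Lemma 1(b), $\int_BQ_{m_1}(\nabla u)\ge0$ for all $u\in V(B)$ with $\ell_M(u)=0$ for all $M$.

**Step 2: count dimensions.** We exchange the conditions $\ell_M=0$ for orthogonality to $E$. Let $v$ be as in the lemma and suppose $\int_BQ_{m_1}(\nabla v)<0$. By (4), $\int\nabla e^T:\nabla v=-m_0\int\nabla e:\nabla v=0$ and $\int Q_{m_0}(\nabla e)=0$. Hence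
$$\int_BQ_{m_1}(\nabla(e+\tau v))=-(m_0-m_1)|e|^2+\tau^2\int_BQ_{m_1}(\nabla v)<0\quad\text{for }(e,\tau)\ne(0,0).$$
The space $E\oplus\mathbb Rv\subset V(B)$ has dimension $8$, so it contains a nonzero element with all seven $\ell_M=0$. This contradicts Step 1. So $\int_BQ_{m_1}(\nabla v)\ge0$, and $\int_BQ_{m_0}(\nabla v)\ge(m_0-m_1)\int_B|\nabla v|^2$ with $m_0-m_1=\frac{225-224}{420}$. $\square$

Splitting $u\in V(B)$ as $e+v$ and using (4), we recover $K(B)=\frac{56}{13}$. From now on $m=m_0$, $\sigma=\sigma_{m_0}$, and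
$$q_t(u)=\int_{\Omega_t}Q_{m_0}(\nabla u),\qquad b_t(u,v)=\int_{\Omega_t}\sigma(\nabla u):\nabla v .$$

## 8. Coercivity off $E$, uniformly in the size of the holes

Fix $Z$ and $R>0$ such that the balls $B(z_i,2R)$ are disjoint with closures in $B$. $C$ denotes constants independent of small $t$ and of $u,v,e$.

**Step 1: extension into the holes.** This lets us use $H^1(B)$. Let $\mathcal A=B(0,2)\setminus\overline{B(0,1)}$ and let $\mathcal T:H^1(\mathcal A)\to H^1(B(0,2))$ be a bounded extension operator. For $g$ with mean $\bar g$, the extension $\bar g+\mathcal T(g-\bar g)$ has gradient bounded in $L^2(B(0,2))$ by $C\|g-\bar g\|_{H^1(\mathcal A)}\le C\|\nabla g\|_{L^2(\mathcal A)}$. This estimate is scale invariant. Applied in each $B(z_i,2t)$, $t<R$, it gives for $v\in H^1(\Omega_t)$ an extension $\tilde v\in H^1(B)$ with $\|\nabla\tilde v\|_{L^2(B)}\le C\|\nabla v\|_{L^2(\Omega_t)}$.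

**Step 2: Poincaré.** This bounds $\tilde v$ itself. Let $\int_{\Omega_t}v=0$ and let $c$ be the mean of $\tilde v$ over $B$. Then $\|\tilde v-c\|_{L^2(B)}\le C\|\nabla\tilde v\|_{L^2(B)}$ and $|\Omega_t||c|=|\int_{\Omega_t}(c-\tilde v)|\le C\|\tilde v-c\|_{L^2(B)}$. As $|\Omega_t|\ge\frac12|B|$ for small $t$, $\|\tilde v\|_{H^1(B)}\le C\|\nabla v\|_{L^2(\Omega_t)}$.

**Lemma 4.** There are $\delta,t_0>0$ such that for $t<t_0$ and $v\in V(\Omega_t)$ with $\int_{\Omega_t}\nabla v:\nabla e=0$ for all $e\in E$: $\ q_t(v)\ge\delta\int_{\Omega_t}|\nabla v|^2$.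

*Proof.* Otherwise there are $t_k\to0$ and such $v_k$ on $\Omega_k=\Omega_{t_k}$ with $\|\nabla v_k\|_{L^2(\Omega_k)}=1$ and $\limsup q_{t_k}(v_k)\le0$.

**Step 3: separate the weak limit.** The limit is a field on $B$, to which Lemma 3 applies. Pass to a subsequence with $\tilde v_k\rightharpoonup v$ in $H^1(B)$, strongly in $L^2$. Since $1_{\Omega_k}\to1$ and $1_{\Omega_k}\nabla e\to\nabla e$ in $L^2(B)$, the conditions pass to the limit: $v\in V(B)$ and $\int_B\nabla v:\nabla e=0$ for $e\in E$. Put $\zeta_k=\tilde v_k-v$. Since $1_{\Omega_k}\sigma(\nabla v)\to\sigma(\nabla v)$ in $L^2$, the mixed term tends to zero: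
$$q_{t_k}(v_k)=\int_BQ_{m_0}(\nabla v)+\int_{\Omega_k}Q_{m_0}(\nabla\zeta_k)+o(1).$$

**Step 4: separate holes from the rest.** We cut $\zeta_k$ so that Lemma 2 and Lemma 3 each see one piece. Choose smooth $\chi,\psi$ with $\chi^2+\psi^2=1$, $\chi=1$ on $\bigcup B(z_i,R)$, $\operatorname{supp}\chi\subset\bigcup B(z_i,2R)$ (for instance $\chi=\cos g$, $\psi=\sin g$ with smooth $g$). We have $\nabla(\chi\zeta_k)=\chi\nabla\zeta_k+\zeta_k\otimes\nabla\chi$, with $\zeta_k\to0$ in $L^2$ and $\nabla\zeta_k$ bounded, so $\int Q_{m_0}(\nabla(\chi\zeta_k))=\int\chi^2Q_{m_0}(\nabla\zeta_k)+o(1)$, and similarly for $\psi$. As $\psi=0$ near the holes,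
$$\int_{\Omega_k}Q_{m_0}(\nabla\zeta_k)=\int_{\Omega_k}Q_{m_0}(\nabla(\chi\zeta_k))+\int_BQ_{m_0}(\nabla(\psi\zeta_k))+o(1),$$
and likewise for $|\nabla\zeta_k|^2$.

By Lemma 2 around each $z_i$, with the pieces of $\chi\zeta_k$ extended by zero, the first term is at least $(m_0-\frac12)\int_{\Omega_k}|\nabla(\chi\zeta_k)|^2=\frac1{28}\int_{\Omega_k}|\nabla(\chi\zeta_k)|^2$.

For the second term, $\psi\zeta_k\rightharpoonup0$ in $H^1(B)$. Write $\psi\zeta_k=w_k+e_k+r_k$, with $r_k(x)=b_k+R_kx$ ($R_k$ skew) an infinitesimal rigid motion, $e_k\in E$, $w_k\in V(B)$, $\int_B\nabla w_k:\nabla e=0$ for $e\in E$: first choose $r_k$ to fulfil the constraints of $V(B)$, then project onto $E\subset V(B)$. As $r_k,e_k$ depend linearly and continuously on $\psi\zeta_k$ and lie in finite-dimensional spaces, they tend to $0$ strongly. Lemma 3 for $w_k$ gives that the second term is at least $\frac1{420}\int_B|\nabla(\psi\zeta_k)|^2-o(1)$.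

**Step 5: contradiction.** We add up. With Lemma 3 for $v$,
$$q_{t_k}(v_k)\ge\tfrac1{420}\Big(\int_B|\nabla v|^2+\int_{\Omega_k}|\nabla\zeta_k|^2\Big)-o(1).$$
Since $\limsup q_{t_k}(v_k)\le0$, $\nabla v=0$ and $\|\nabla\zeta_k\|_{L^2(\Omega_k)}\to0$. But $\nabla v_k=\nabla v+\nabla\zeta_k$ on $\Omega_k$ has norm $1$. $\square$

## 9. How the fields of $E$ relax at a hole

Near $z_i$ a field $e$ is, to first order, linear with gradient $A=\nabla e(z_i)$. We need an exterior equilibrium that cancels the traction of this linear field.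

**Step 1: the exterior corrector.** It is built from three exterior modes: toroidal $J=1$, $J=0$, and spheroidal $J=2$. For $A=W+\frac\theta3I+D$ and $|y|\ge1$, $r=|y|$, let
$$P_A(y)=-\tfrac{13}{58}\frac{Wy}{r^3}+\frac\theta6\frac y{r^3}+\tfrac1{22}(28r^{-5}+25r^{-3})Dy+\tfrac{35}{11}(r^{-5}-r^{-7})(y\cdot Dy)\,y .$$
Then $|P_A|\le C|A|r^{-2}$, $|\nabla P_A|\le C|A|r^{-3}$, and I claim
$$m\Delta P_A+\nabla\operatorname{div}P_A=0,\qquad\sigma(\nabla P_A)y=-\sigma(A)y\ \text{ on }|y|=1,\tag{14}$$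
where $\sigma(A)=-(1-m)W+(1+m)(\frac\theta3I+D)$.

* $Wy/r^3$ and $y/r^3$ are harmonic (their components are combinations of $\partial_j(1/r)$) and divergence-free. By (8) their tractions at $r=1$ are $-(2m+1)Wy$ and $-2m\,y+\nabla(1/r)-y=-2(1+m)y$. With $1-m=\frac{13}{28}$ and $1+2m=\frac{58}{28}$: $\frac{13}{58}(2m+1)W=(1-m)W$ and $-\frac\theta6\cdot2(1+m)=-(1+m)\frac\theta3$, as required.
* Let $\Phi=\frac12(y\cdot Dy)r^{-5}$, harmonic of degree $-3$, $\nabla\Phi=r^{-5}Dy-\frac52r^{-7}(y\cdot Dy)y$. The $D$-part $p$ equals $\frac{14}{11}\nabla\Phi+\frac{25}{22}r^2\nabla\Phi+\frac{265}{22}y\Phi$: the coefficients of $(y\cdot Dy)y$ are $-\frac{35}{11}r^{-7}$ and $(-\frac{125}{44}+\frac{265}{44})r^{-5}=\frac{35}{11}r^{-5}$. By Section 5 with $n=-3$, $\Delta(r^2\nabla\Phi)=-10\nabla\Phi$, $\Delta(y\Phi)=2\nabla\Phi$, $\operatorname{div}(r^2\nabla\Phi)=-6\Phi$, $\operatorname{div}(y\Phi)=0$. So $m\Delta p+\nabla\operatorname{div}p=\big[\frac{15}{28}\cdot\frac{-250+530}{22}-\frac{150}{22}\big]\nabla\Phi=0$.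
* At $r=1$: $p=\frac{53}{22}Dy$ and $\partial_rp=-\frac{81}{11}Dy+\frac{70}{11}(y\cdot Dy)y$. Moreover $p\cdot y=(y\cdot Dy)\frac{-42r^{-5}+95r^{-3}}{22}$, so $\nabla(p\cdot y)=\frac{53}{11}Dy-\frac{75}{22}(y\cdot Dy)y$. By (8), $\sigma(\nabla p)y=\big(-\frac{1215}{308}+\frac{742}{308}\big)Dy+\big(\frac{75}{22}-\frac{75}{22}\big)(y\cdot Dy)y=-\frac{43}{28}Dy=-(1+m)Dy$.

**Step 2: the energy balance of one hole.** This is where $\Pi$ comes from. On $|y|=1$, $P_A=-\frac{13}{58}Wy+\frac\theta6y+\frac{53}{22}Dy$. Put $X(A)=\int_S\sigma(A)y\cdot P_A$. Since $\int_SMy\cdot Ny=\frac{4\pi}3M:N$,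
$$X(A)=\tfrac{4\pi}3\Big\{\tfrac{13}{28}\cdot\tfrac{13}{58}|W|^2+\tfrac{43}{28}\big[\tfrac16\theta^2+\tfrac{53}{22}|D|^2\big]\Big\}\ge0,$$
and with $Q_{m_0}(A)=\frac{43}{28}[\frac13\theta^2+|D|^2]-\frac{13}{28}|W|^2$,
$$-\tfrac{4\pi}3Q_{m_0}(A)-X(A)=\tfrac{4\pi}3\Big\{\tfrac{13}{28}\cdot\tfrac{45}{58}|W|^2-\tfrac{43}{28}\big[\tfrac12\theta^2+\tfrac{75}{22}|D|^2\big]\Big\}=\Pi(A).\tag{15}$$
So $X(A)$ is the price of relaxation announced in Section 4.

**Step 3: correctors on $\Omega_t$.** We now scale and place the $P_A$. For $e\in E$ put $A_i=\nabla e(z_i)$, $p_i(x)=tP_{A_i}((x-z_i)/t)$, $p_e=\sum_ip_i$. Note $|A_i|\le C|e|$. At distance $\varrho\ge t$ from $z_i$, $|p_i|\le Ct(t/\varrho)^2|e|$ and $|\nabla p_i|\le C(t/\varrho)^3|e|$. Hence $|p_i|+|\nabla p_i|\le Ct^3|e|$ at distance $\ge R$ from $z_i$, $\|p_e\|_{L^1(\Omega_t)}\le Ct^3|e|$, and $\|\nabla p_e\|_{L^2(\Omega_t)}\le Ct^{3/2}|e|$. Let $n$ be the normal on $\partial B(z_i,t)$ pointing away from $z_i$; by (14),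 $\sigma(\nabla p_i)n=-\sigma(A_i)n$ there.

**Lemma 5.** For small $t$ and $e,e'\in E$:

(i) for $v\in V(\Omega_t)$, $\ |b_t(e+p_e,v)|\le Ct^{5/2}|e|\,\|\nabla v\|_{L^2(\Omega_t)}$;

(ii) $q_t(e+p_e)=t^3\sum_i\Pi(A_i)+O(t^4)|e|^2$;

(iii) there is an infinitesimal rigid motion $r_e$, linear in $e$, with $\nabla r_e=R_e$ skew, $|R_e|\le Ct^3|e|$, such that $\hat e:=e+p_e+r_e\in V(\Omega_t)$. Moreover $\int_{\Omega_t}\nabla\hat e:\nabla e'=\int_B\nabla e:\nabla e'+O(t^3)|e||e'|$, $\ \|\nabla\hat e\|^2_{L^2(\Omega_t)}=(1+O(t^3))|e|^2$, $\ q_t(\hat e)=q_t(e+p_e)+O(t^6)|e|^2$, and $b_t(\hat e,v)=b_t(e+p_e,v)$ for $v\in V(\Omega_t)$.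

*Proof.* (i) Integrate by parts; $\sigma(\nabla(e+p_e))$ is divergence-free. On $\partial B$ the traction is $\sigma(\nabla p_e)x=O(t^3|e|)$, and $\int_{\partial B}|v|\le C\|\tilde v\|_{H^1(B)}\le C\|\nabla v\|_{L^2(\Omega_t)}$. On $\partial B(z_i,t)$ the traction is $\sigma(T_i)n$ with $T_i=\nabla e-A_i+\sum_{j\ne i}\nabla p_j$. This $T_i$ is smooth on $\overline{B(z_i,t)}$, $\operatorname{div}\sigma(T_i)=0$ there, and $|T_i|\le Ct|e|$. So we may integrate back into the hole:
$$\Big|\int_{\partial B(z_i,t)}\sigma(T_i)n\cdot v\Big|=\Big|\int_{B(z_i,t)}\sigma(T_i):\nabla\tilde v\Big|\le Ct\cdot t^{3/2}|e|\,\|\nabla v\|_{L^2(\Omega_t)} .$$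

(ii) There are three terms.

* By (4), $q_t(e)=-\sum_i\int_{B(z_i,t)}Q_{m_0}(\nabla e)=-\frac{4\pi}3t^3\sum_iQ_{m_0}(A_i)+O(t^4)|e|^2$.
* As $e$ has no traction on $\partial B$, $b_t(e,p_e)=-\sum_i\int_{\partial B(z_i,t)}\sigma(\nabla e)n\cdot p_e=-t^3\sum_iX(A_i)+O(t^4)|e|^2$, since there $\sigma(\nabla e)=\sigma(A_i)+O(t|e|)$ and $p_e=tP_{A_i}(n)+O(t^3|e|)$.
* $q_t(p_e)=O(t^6)|e|^2-\sum_i\int_{\partial B(z_i,t)}\sigma(\nabla p_e)n\cdot p_e=t^3\sum_iX(A_i)+O(t^5)|e|^2$, since there $\sigma(\nabla p_e)n=-\sigma(A_i)n+O(t^3|e|)$.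

So $q_t(e)+2b_t(e,p_e)+q_t(p_e)=t^3\sum_i\big[-\frac{4\pi}3Q_{m_0}(A_i)-X(A_i)\big]+O(t^4)|e|^2$, and (15) applies.

(iii) $\int_{\Omega_t}W(e)=-\sum_i\int_{B(z_i,t)}W(e)=O(t^3|e|)$. Converted to boundary integrals, $\int_{\Omega_t}\nabla p_e=O(t^3|e|)$: on $\partial B$ we have $p_e=O(t^3|e|)$, and on $\partial B(z_i,t)$, of area $4\pi t^2$, $p_e=O(t|e|)$. So $R_e=-|\Omega_t|^{-1}\int_{\Omega_t}W(e+p_e)$ is $O(t^3|e|)$; a constant fixes the mean. Next, $\int_{\Omega_t}\nabla p_e:\nabla e'$ equals boundary terms of size $O(t^3)|e||e'|$ minus $\int_{\Omega_t}p_e\cdot\Delta e'$, which is $O(t^3)|e||e'|$ by the $L^1$ bound. With $\int_{\Omega_t}\nabla e:\nabla e'=\int_B\nabla e:\nabla e'+O(t^3)|e||e'|$ and the bound on $R_e$ this is the first formula. Adding $\|\nabla p_e\|^2_{L^2(\Omega_t)}=O(t^3)|e|^2$ gives the second. Finally $\int_{\Omega_t}\sigma(R_e):\nabla u=-(1-m)R_e:\int_{\Omega_t}W(u)$. With $u=e+p_e$ this is $O(t^6)|e|^2$, and $\int_{\Omega_t}Q_{m_0}(R_e)=O(t^6)|e|^2$;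 with $u=v\in V(\Omega_t)$ it is $0$. $\square$

## 10. Expansion of $K(\Omega_t)$: proof of part 1

Let $t$ be small, so $\Omega_t$ is connected; norms are in $L^2(\Omega_t)$, $\kappa=\kappa(Z)$.

**Step 1: split a general field.** The aim is a sum of a corrected extremal field and a field to which Lemma 4 applies. Let $u\in V(\Omega_t)$. By Lemma 5(iii), $(e,e')\mapsto\int_{\Omega_t}\nabla\hat e:\nabla e'$ is an $O(t^3)$ perturbation of the inner product of $E$, hence nondegenerate. So there is $e\in E$ such that $v:=u-\hat e\in V(\Omega_t)$ satisfies $\int_{\Omega_t}\nabla v:\nabla e'=0$ for all $e'\in E$.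

**Step 2: lower bound for the numerator.** By Lemmas 4 and 5,
$$q_t(u)=q_t(\hat e)+2b_t(\hat e,v)+q_t(v)\ge(\kappa t^3-Ct^4)|e|^2-Ct^{5/2}|e|\|\nabla v\|+\delta\|\nabla v\|^2\ge(\kappa t^3-C't^4)|e|^2+\tfrac\delta2\|\nabla v\|^2,$$
since $Ct^{5/2}|e|\|\nabla v\|\le\frac\delta2\|\nabla v\|^2+\frac{C^2}{2\delta}t^5|e|^2$. The exponent $\frac52>\frac32$ in (i) is what makes the mixed term harmless.

**Step 3: the denominator.** We compare $\|\nabla u\|^2$ with $|e|^2+\|\nabla v\|^2$. As $\int_{\Omega_t}\nabla e:\nabla v=0$ and $\int_{\Omega_t}W(v)=0$, $\int_{\Omega_t}\nabla\hat e:\nabla v=\int_{\Omega_t}\nabla p_e:\nabla v$. So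
$$\big|\|\nabla u\|^2-|e|^2-\|\nabla v\|^2\big|\le Ct^3|e|^2+Ct^{3/2}|e|\|\nabla v\| .$$
Let $\lambda=\kappa t^3-C''t^4$ with $C''t\le1$, so $|\lambda|\le(|\kappa|+1)t^3$. With $t^{9/2}|e|\|\nabla v\|\le\frac12(t^6|e|^2+t^3\|\nabla v\|^2)$,
$$\lambda\|\nabla u\|^2\le(\lambda+C_2t^6)|e|^2+C_2t^3\|\nabla v\|^2,$$
where $C_2$ does not depend on $C''$.

**Step 4: both bounds.** Subtracting,
$$q_t(u)-\lambda\|\nabla u\|^2\ge\big[(C''-C')t^4-C_2t^6\big]|e|^2+\big[\tfrac\delta2-C_2t^3\big]\|\nabla v\|^2\ge0$$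
for $C''=C'+C_2$ and small $t$. So $q_t(u)\ge(\kappa t^3-C''t^4)\|\nabla u\|^2$ on $V(\Omega_t)$. Conversely, for $u=\hat e$ with $|e|=1$ minimizing in $\kappa(Z)$, $q_t(u)=\kappa t^3+O(t^4)$ and $\|\nabla u\|^2=1+O(t^3)$. By (1), $m_*(\Omega_t)=m_0-\kappa t^3+O(t^4)$, so
$$K(\Omega_t)=\frac2{\frac{13}{28}+\kappa t^3+O(t^4)}=\frac{56}{13}-\frac{1568}{169}\,\kappa\,t^3+O(t^4).\qquad\square$$

## 11. The sphere $|z|=\sqrt{5/7}$: proof of part 2

**Step 1: the mean of $\Pi$.** Averaging over a sphere treats all of $E$ alike, because the means in Section 3 depend on $e$ only through $\nu$. In (7) only $|W|^2$ helps, so we want $|D|^2$ small. The quadratic $13440-37632s+26346s^2$ in $\langle|D|^2\rangle$ has its minimum at $s=\frac{3136}{4391}$, which differs from $\frac57$ by less than $10^{-4}$. At $s=\frac57$,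
$$\langle|W|^2\rangle=11094\cdot\tfrac{125}{343}\nu,\qquad\langle\theta^2\rangle=\tfrac{450000}{343}\nu,\qquad\langle|D|^2\rangle=\tfrac57\cdot\tfrac{90}{49}\nu=\tfrac{450}{343}\nu .$$
(For the last: $13440-26880+\frac{658650}{49}=\frac{90}{49}$.) With $11094=43\cdot258$ and $28\cdot343=9604$,
$$\langle\Pi(\nabla e)\rangle=\tfrac{4\pi}3\cdot\tfrac{43\,\nu}{9604}\Big\{\tfrac{585\cdot258\cdot125}{58}-225000-\tfrac{16875}{11}\Big\}=\tfrac{4\pi}3\cdot\tfrac{43\,\nu}{9604}\cdot\tfrac{31500000}{319}>0,$$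
the brace being $\frac{103764375-71775000-489375}{319}$. Dividing by (5), $4816=43\cdot112$,
$$\langle\Pi(\nabla e)\rangle=\frac{31500000}{9604\cdot319\cdot112}|e|^2=\tfrac{140625}{1531838}\,|e|^2\qquad\text{for all }e\in E.\tag{16}$$

**Step 2: from the sphere to finitely many points.** We need points that imitate the uniform measure. For example take $r_0=\sqrt{5/7}$ and the $l^2$ points
$$r_0\big(\sqrt{1-h_k^2}\cos\phi_j,\ \sqrt{1-h_k^2}\sin\phi_j,\ h_k\big),\qquad\phi_j=\tfrac{2\pi j}l,\quad h_k=-1+\tfrac{2k-1}l,\quad1\le j,k\le l .$$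
The uniform measure is $\frac1{4\pi}d\phi\,dh$, so averages of continuous functions over these points are Riemann sums and converge to the sphere mean as $l\to\infty$. Now $\Pi(\nabla e(z))$ is a quadratic form in $e\in E$ whose finitely many coefficients are continuous in $z$. So $\frac1N\sum_{z\in Z}\Pi(\nabla e(z))\to\frac{140625}{1531838}$ uniformly in $|e|=1$, with $N=l^2$, and $\kappa(Z)>0$ for large $l$. This is the first claim.

**Step 3: designs.** Here the sum is exact. On the sphere $\rho$ is constant, so by (2) the entries of $\nabla e$ are polynomials of degree $\le3$ there, and $\Pi(\nabla e(z))$ has degree $\le6$. For a spherical 6-design of $N$ points the sum is exactly $\frac{140625}{1531838}N|e|^2$, which gives $\kappa(Z)$. By part 1 the coefficient is $\frac{1568}{169}\cdot\frac{140625}{1531838}=\frac{16\cdot140625}{49\cdot169\cdot319}=\frac{2250000}{2641639}$, as $1531838=4802\cdot319$ and $\frac{1568}{4802}=\frac{16}{49}$. (Such designs exist for all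 sufficiently large $N$: Seymour–Zaslavsky, Adv. Math. 52 (1984). This is not needed for the first claim or for part 3.) $\square$

## 12. Slits are free: proof of part 3

For $Z$ with $\kappa(Z)>0$ and small $t>0$, $\Omega_t$ is a bounded domain with smooth boundary, $|B\setminus\Omega_t|=\frac{4\pi}3Nt^3$, and $K(\Omega_t)<\frac{56}{13}$ by part 1. This is the first claim. For the second, join each hole to $S$ by a segment. Let $Z$ be as in part 2, $\omega_i=z_i/r_0$,
$$L_i=\{s\omega_i:r_0\le s\le1\},\qquad\Omega_t'=\Omega_t\setminus\bigcup_iL_i .$$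

**Step 1: the slits do not change $K$.** We show that a function in $H^1(\Omega_t')$ has the same weak derivatives on $\Omega_t$. Let $u\in H^1(\Omega_t')$ and $\varphi\in C_c^\infty(\Omega_t)$. Let $\eta_\epsilon(x)=\min\{1,\max\{0,\epsilon^{-1}\operatorname{dist}(x,\bigcup L_i)-1\}\}$. It vanishes within distance $\epsilon$ of the slits, is $1$ beyond $2\epsilon$, and $|\nabla\eta_\epsilon|\le\epsilon^{-1}$ is carried by a tube $\mathcal U_\epsilon$ of volume $\le C\epsilon^2$. So $\|\nabla\eta_\epsilon\|_{L^2}\le C$. The function $\eta_\epsilon\varphi$ is Lipschitz with compact support in $\Omega_t'$, so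
$$\int u\,\eta_\epsilon\,\partial_j\varphi+\int u\,\varphi\,\partial_j\eta_\epsilon=-\int\partial_ju\;\eta_\epsilon\varphi .$$
The second integral is at most $C\|u\|_{L^2(\mathcal U_\epsilon\cap\Omega_t')}\to0$. Let $\epsilon\to0$: $\int u\,\partial_j\varphi=-\int\partial_ju\,\varphi$. As the slits have measure zero, restriction is an isometric isomorphism $H^1(\Omega_t)\to H^1(\Omega_t')$, and $K(\Omega_t')=K(\Omega_t)<\frac{56}{13}$.

**Step 2: close the holes by a homeomorphism.** We shrink each hole to a piece of the slit. Choose $a\in(0,\frac\pi2)$ such that the cones $\{\angle(x,\omega_i)<a\}$ are disjoint, and take $t$ small. In the $i$-th cone let $\phi=\angle(x,\omega_i)$. Since $|x-z_i|\le t$ means $\cos\phi\ge\frac{r^2+r_0^2-t^2}{2rr_0}$, the set removed from $B$ on the sphere $|x|=r$ is empty for $r<r_0-t$ and is $\{\phi\le\phi_0(r)\}$ for $r_0-t\le r<1$, where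
$$\cos\phi_0(r)=\frac{r^2+r_0^2-t^2}{2rr_0}\ \text{ for }|r-r_0|\le t,\qquad\phi_0(r)=0\ \text{ for }r>r_0+t .$$
At $r=r_0\pm t$ the quotient is $1$. So $\phi_0$, extended by $0$ for $r<r_0-t$, is continuous, and it is $<a/2$ for small $t$. Consider the map that fixes $r$ and the azimuth about $\omega_i$ and sends
$$\phi\mapsto a\,\frac{\phi-\phi_0(r)}{a-\phi_0(r)}$$
in the cones, and is the identity elsewhere. It is continuous across $\phi=a$. On the axis $\phi=0$, $\Omega_t'$ contains only points with $r<r_0-t$, near which the map is the identity. The inverse is $\phi\mapsto\phi_0(r)+\phi\,(a-\phi_0(r))/a$. So the map is a homeomorphism of $\Omega_t'$ onto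
$$U=B\setminus\bigcup_i\{s\omega_i:\ r_0-t\le s<1\},$$
which is open and star-shaped about $0$. In particular $\Omega_t'$ is connected.

**Step 3: $U$ is homeomorphic to a ball.** We stretch the rays. Let $d(x)=\operatorname{dist}(x,\mathbb R^3\setminus U)$, continuous and positive on $U$, and $g(x)=x\int_0^1\frac{d\tau}{d(\tau x)}$. Then $g$ is continuous on $U$: when $x$ ranges over a small compact neighborhood in $U$, the points $\tau x$ range over a compact subset of $U$, where $1/d$ is uniformly continuous. It maps each ray from $0$ into itself, and for $|\omega|=1$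
$$|g(\ell\omega)|=\int_0^\ell\frac{d\tau}{d(\tau\omega)}$$
is strictly increasing in $\ell$. If $\ell_\omega$ is the end of $U$ on the ray, then $\ell_\omega\omega\notin U$, so $d(\tau\omega)\le\ell_\omega-\tau$ and $|g(\ell\omega)|\to\infty$ as $\ell\to\ell_\omega$. So $g:U\to\mathbb R^3$ is a continuous bijection, and by invariance of domain a homeomorphism. Since $\mathbb R^3$ is homeomorphic to an open ball, so is $\Omega_t'$. Together with Step 1 this proves part 3. $\square$
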